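\title{A transcendental entire function without prime factors}

\begin{abstract}
We show that there is a transcendental entire function $F$ with no prime factors in the sense of the factorization theory of meromorphic functions. The function is an infinite composition $\cdots\circ u_2\circ u_1$, where $u_n(z)=U_{c_n}(e^{c_nz})$ and $U_{c_n}$ is a rational function of degree $3$ with poles at $0$ and $\infty$. We determine all factorizations of $F$: the nontrivial ones cut the composition between two consecutive $u_n$. The proof combines a monodromy argument with Picard's theorem at critical points.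
\end{abstract}

\section{The question and the answer}\label{sec:intro}

Throughout, \emph{meromorphic} means meromorphic on $\mathbb C$, and \emph{transcendental} means meromorphic and not rational. A function is \emph{linear} if it has the form $az+b$ with $a\ne0$, and \emph{bilinear} if it is a M\"obius transformation. We write $\mathbb C^*=\mathbb C\setminus\{0\}$ and $\widehat{\mathbb C}=\mathbb C\cup\{\infty\}$.

Factorization theory treats composition of functions as an analogue of multiplication of integers, with linear and bilinear maps in the role of units.

\begin{definition}\label{def:prime}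
Let $F$ be meromorphic. An expression $F=f\circ g$ is a \emph{factorization} of $F$, with \emph{left factor} $f$ and \emph{right factor} $g$, if $f$ is meromorphic and $g$ is entire, or if $f$ is rational and $g$ is meromorphic. A nonconstant meromorphic function $F$ that is not bilinear is \emph{prime} if in every factorization $F=f\circ g$ either $f$ is bilinear or $g$ is linear ($g$ bilinear when $f$ is rational). Constants and bilinear functions are not prime.
\end{definition}

\begin{definition}\label{def:admissible}
Let $N\ge2$ and let $F_1,\dots,F_N$ be nonconstant meromorphic functions, none of them bilinear. The expression $F=F_1\circ\dots\circ F_N$ is an \emph{admissible factorization} if for each $k$ with $1\le k\le N-1$ the splitting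
\[
F=(F_1\circ\dots\circ F_k)\circ(F_{k+1}\circ\dots\circ F_N)
\]
is a factorization. A \emph{prime factor} of $F$ is a prime function that occurs as one of the $F_i$ in some admissible factorization of $F$. If $F$ is prime, it counts as its own prime factor.
\end{definition}

A composite $F_i\circ\dots\circ F_j$ can be evaluated at every point at which all intermediate values are finite. These points form the complement of a countable set, because the preimage of a countable set under a nonconstant meromorphic function is countable. We call the composite meromorphic if it agrees with a meromorphic function outside a countable set; that function is unique by the identity theorem, and it is the one meant in Definition~\ref{def:admissible}.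

\begin{example}\label{ex:rational}
Let $F=f\circ g$ be a factorization of a rational function of degree $d\ge2$. Then $f$ and $g$ are rational. Indeed, by Picard's theorem a transcendental factor takes some value infinitely often, and then so does $F$ (if $f$ is transcendental, use that the entire function $g$ omits at most one value). Since $d=\deg f\cdot\deg g$, rational functions of prime degree are prime, and by induction on $d$ every rational function of degree at least $2$ is an admissible composition of primes. For transcendental functions there is no degree to stop the process: $e^z=z^2\circ e^{z/2}=z^2\circ z^2\circ e^{z/4}=\cdots$. Still, this process exhibits the prime factor $z^2$ of $e^z$.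
\end{example}

This leads to the problem studied here.

\medskip
\noindent\textbf{Question.} \emph{Does there exist a transcendental meromorphic function which has no prime factors at all?}
\medskip

The analogy with integers suggests that the answer is no. A divisor of a divisor is a divisor. If the same held for composition, a function without prime factors would need factorizations that can be refined without end at every position, with no prime ever splitting off, and the example of $e^z$ gives little hope for that. But the analogy fails at exactly this point: a prime factor of a factor of $F$ need not be a prime factor of $F$. We exploit this with the functions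
\begin{equation}\label{eq:theta}
\theta_c(z)=U_c(e^{cz}),\qquad U_c(\zeta)=\frac{\zeta^2-2\zeta^{-1}+1}{4c}\qquad(c>0).
\end{equation}

\begin{theorem}\label{thm:main}
There are numbers $c_n\downarrow0$ such that, with $u_n=\theta_{c_n}$, $g_0=\mathrm{id}$ and $g_n=u_n\circ\dots\circ u_1$, the sequence $g_n$ converges locally uniformly on $\mathbb C$ to a transcendental entire function $F$, and the limits $f_n=\lim_{m\to\infty}u_m\circ\dots\circ u_{n+1}$ exist as transcendental entire functions with $F=f_n\circ g_n$. Moreover:
\begin{enumerate}
\item[(a)] If $F=f\circ h$ is a factorization, then either $f$ is bilinear, or $h=L\circ g_n$ and $f=f_n\circ L^{-1}$ for some $n\ge0$ and some linear $L$.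
\item[(b)] $F$ has no prime factors.
\end{enumerate}
\end{theorem}

So the answer to the question is yes. The mechanism is the following. The function $\theta_c$ is entire, because $e^{cz}$ omits the pole $0$ of $U_c$, and it is not prime; in fact $U_c$ has degree $3$ and is a prime factor of $\theta_c$. Now place a transcendental entire function $\varphi$ to the left of $\theta_c$. The function $\varphi\circ U_c$ has an essential singularity at $0$, so $(\varphi\circ U_c)\circ e^{cz}$ is not a factorization of $\varphi\circ\theta_c$, and the three-term expression $\varphi\circ U_c\circ e^{cz}$ is not admissible. The factor on the left shields the decomposition of $\theta_c$. A finite composition always has a leftmost block that is not shielded: $g_n=U_{c_n}\circ(e^{c_nz}\circ g_{n-1})$ has the prime factor $U_{c_n}$. In the infinite composition $F$ every block $u_n$ has the transcendental function $f_n$ to its left.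

What has to be proved is that $F$ has no unexpected factorizations. Section~\ref{sec:tools} recalls the tools. Sections~\ref{sec:block} and~\ref{sec:step} show that, under a separation condition on critical values, every nonlinear entire right factor of $\varphi\circ\theta_c$ contains the whole block $\theta_c$. Section~\ref{sec:construction} chooses the $c_n$ so that this applies at every stage, and Sections~\ref{sec:fact} and~\ref{sec:noprime} prove parts (a) and (b).

\section{Tools from function theory and covering spaces}\label{sec:tools}

\noindent\textbf{Picard's theorem.} A function that is holomorphic in a punctured neighborhood of a point of $\widehat{\mathbb C}$ and has an essential singularity there takes every finite value, with at most one exception, infinitely often. In particular this holds for a transcendental entire function, and a nonconstant entire function omits at most one finite value. A transcendental meromorphic function takes every value in $\widehat{\mathbb C}$, with at most two exceptions, infinitely often. A meromorphic function is rational if and only if it has a limit in $\widehat{\mathbb C}$ at $\infty$.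

\medskip
\noindent\textbf{Local degree.} If $g$ is nonconstant and meromorphic near $a$, there are local coordinates at $a$ and at $g(a)\in\widehat{\mathbb C}$ in which $g$ is $t\mapsto t^d$. The integer $d=\deg_ag\ge1$ is the local degree. Thus $g$ is an open map into $\widehat{\mathbb C}$, it is injective near $a$ if and only if $d=1$, and $\deg_a(f\circ g)=\deg_{g(a)}f\cdot\deg_ag$. If $g(a)$ is finite, then $d\ge2$ means $g'(a)=0$; in this case $a$ is a \emph{critical point}, \emph{simple} if $d=2$, and $g(a)$ is a \emph{critical value}. A rational function of degree $d$ takes every value in $\widehat{\mathbb C}$ exactly $d$ times on $\widehat{\mathbb C}$, counted with local degree.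

\medskip
\noindent\textbf{Coverings and monodromy.} Let $X,Y\subset\mathbb C$ be domains. A holomorphic map $p\colon X\to Y$ is a \emph{covering} if every point of $Y$ lies in a disc $D\subset Y$ that is \emph{evenly covered}: $p^{-1}(D)$ is a disjoint union of open sets, each mapped biholomorphically onto $D$. Then a path $\gamma$ in $Y$ has a unique lift starting at any given point over its initial point. Sending the initial point of a lift to its endpoint defines a bijection between the two fibers, the \emph{transport along $\gamma$}, which depends only on the homotopy class of $\gamma$ with fixed ends. The transports along loops based at $b$ form the \emph{monodromy group} $G$, a group of permutations of $p^{-1}(b)$. It is transitive, since two points of the fiber are joined by a path in $X$, which is a lift of its image. If $T\colon X\to X$ is holomorphic and $p\circ T=p$, then $T$ maps lifts to lifts and so commutes with transport. Finally, if $Y=\mathbb C\setminus\{v_1,\dots,v_l\}$, then $\pi_1(Y,b)$ is generated by $l$ loops $\gamma_jC_j\gamma_j^{-1}$, where $C_j$ is an arbitrarily small circle about $v_j$ and $\gamma_j$ is a suitable path from $b$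 to a point of $C_j$.

\begin{lemma}\label{lem:inj}
A meromorphic function that is injective on $\mathbb C$, or on $\mathbb C$ minus one point, is bilinear.
\end{lemma}

\begin{proof}
The function takes each value at most twice, so it is rational by Picard's theorem. A rational function of degree $d$ takes all but finitely many values at $d$ distinct points of any given cofinite subset of $\widehat{\mathbb C}$. Hence $d=1$.
\end{proof}

\begin{lemma}\label{lem:ess}
Let $\varphi$ be transcendental and let $W$ be meromorphic near $a$ with a pole at $a$. Then $\varphi\circ W$ has no limit in $\widehat{\mathbb C}$ at $a$; in particular it does not extend meromorphically to $a$.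
\end{lemma}

\begin{proof}
Since $W$ is open at $a$, for every sequence $w_l\to\infty$ there are $t_l\to a$ with $W(t_l)=w_l$ for large $l$. If $\varphi\circ W$ had a limit $\lambda$ at $a$, then $\varphi(w_l)\to\lambda$ for all such sequences, and $\varphi$ would be rational.
\end{proof}

\section{The building block and its monodromy}\label{sec:block}

\subsection{A first attempt: the cosine}

The simplest function of the form $U(e^{cz})$ with poles of $U$ at $0$ and $\infty$ is $\cos z=J(e^{iz})$, $J(\zeta)=\frac12(\zeta+\zeta^{-1})$. Its failure shows what to ask of a building block.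

\begin{example}\label{ex:cos}
Let $\varphi$ be transcendental entire. By Lemma~\ref{lem:ess}, $(\varphi\circ J)\circ e^{iz}$ is not a factorization of $\varphi\circ\cos$. But $\cos z=T(z^2)$ with $T(w)=\sum_k(-1)^kw^k/(2k)!$ entire, and $\cos z=2\cos^2(z/2)-1$. Both decompositions survive composition with $\varphi$; the first gives $\varphi\circ\cos=(\varphi\circ T)\circ z^2$ with the prime factor $z^2$.

These right factors can be seen in the monodromy of $\cos$, whose critical values are $\pm1$. Take $b\in(-1,1)$ and let $x_j$ be the point of the fiber in $(j\pi,(j+1)\pi)$. Let $\sigma_+$ be the transport along the loop that runs along the real axis toward $1$, circles $1$, and returns. The lift from $x_j$ runs toward the endpoint $2k\pi$ of its interval that is an even multiple of $\pi$. There $\cos z=1-t^2$ with $t=\sqrt2\sin(\frac z2-k\pi)$, so the circle lifts to a half turn and the lift returns in the neighboring interval. Thus $\sigma_+$ interchanges $x_{2k-1}$ and $x_{2k}$, and the same computation at odd multiples of $\pi$ shows that the loop $\sigma_-$ around $-1$ interchanges $x_{2k}$ and $x_{2k+1}$. A right factor $h$ partitions the fiber according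 to the values of $h$. For $h=z^2$ the classes are $\{x_j,x_{-1-j}\}$; for $h=\cos(z/2)$ they are $j\equiv0,3$ and $j\equiv1,2\pmod4$. Both partitions are preserved by $\sigma_+$ and $\sigma_-$. Their classes meet both $2\pi\mathbb Z$-orbits ($j$ even, $j$ odd), and yet they are not the whole fiber.
\end{example}

In the example the generators $\sigma_\pm$ have no fixed points, because every preimage of a critical value is critical. If $U$ has degree $3$ and simple critical points with distinct values, a third sheet passes unbranched over each critical value, and each generator fixes many points. Lemma~\ref{lem:comb} shows that this destroys all invariant partitions of the kind just seen.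

\subsection{Elementary properties of $\theta_c$}

The constants in \eqref{eq:theta} give $\theta_c(0)=0$ and $\theta_c'(0)=1$, and $\theta_c(z)=c^{-1}\theta_1(cz)$. So for small $c$ the function $\theta_c$ is close to the identity on a large disc, and its critical values are far away.

\begin{lemma}\label{lem:block}
Let $c>0$, $\tau=2\pi i/c$ and $\omega=e^{2\pi i/3}$.
\begin{enumerate}
\item[(a)] $U_c$ has degree $3$, with a simple pole at $0$ and a double pole at $\infty$. The function $\theta_c$ is entire, has period $\tau$, and maps $\mathbb C$ onto $\mathbb C$.
\item[(b)] $U_c$ has three critical points in $\mathbb C^*$, all simple, with critical values $(3\omega^j+1)/(4c)$, $j=0,1,2$. These have moduli $\frac1c,\frac{\sqrt7}{4c},\frac{\sqrt7}{4c}$ and mutual distances $\frac{3\sqrt3}{4c}$. They are also the critical values of $\theta_c$; the critical points of $\theta_c$ are simple, and those over a given critical value form one class $\xi+\tau\mathbb Z$.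
\item[(c)] If $c|z|\le1$, then $|\theta_c(z)-z|\le2c|z|^2$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The poles are read off from \eqref{eq:theta}, and their orders add up to the degree. Every finite value is taken by $U_c$ on $\widehat{\mathbb C}$, hence in $\mathbb C^*$, and $e^{cz}$ maps $\mathbb C$ onto $\mathbb C^*$.

(b) We have $4cU_c'=2\zeta+2\zeta^{-2}$, which vanishes exactly when $\zeta^3=-1$, and there $4cU_c''=2-4\zeta^{-3}=6\neq0$. At such a point $\zeta^{-1}=-\zeta^2$, so $4cU_c(\zeta)=3\zeta^2+1$, and $\zeta^2$ runs through $1,\omega,\omega^2$ as $\zeta$ runs through $-1,-\omega^2,-\omega$. Further $|3\omega^{\pm1}+1|^2=9-3+1=7$ and $|\omega^j-\omega^k|=\sqrt3$ for $j\not\equiv k \pmod 3$. In particular exactly one critical point of $U_c$ lies over each critical value. The map $z\mapsto e^{cz}$ has local degree $1$ everywhere and its fibers are the classes modulo $\tau\mathbb Z$, which gives the statements on $\theta_c$.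

(c) Expanding $4c\,\theta_c(z)=e^{2cz}-2e^{-cz}+1$ gives
\[
\theta_c(z)=z+\sum_{k\ge2}\frac{2^k-2(-1)^k}{4\,k!}\,c^{k-1}z^k .
\]
If $c|z|\le1$, then $c^{k-1}|z|^k\le c|z|^2$ for $k\ge2$, and
\[
\sum_{k\ge2}\frac{2^k+2}{4\,k!}=\frac{(e^2-3)+2(e-2)}4<\frac{6+2}{4}=2.\qedhere
\]
\end{proof}

\subsection{Monodromy of $\theta_c$}

Fix $c$, write $\theta=\theta_c$, $U=U_c$, and let $V=\{v_1,v_2,v_3\}$ be the set of critical values. For $b\notin V$ the fiber $U^{-1}(b)$ has three points, so $\theta^{-1}(b)$ consists of three $\tau\mathbb Z$-orbits.

\begin{lemma}\label{lem:mono}
The map $\theta\colon\mathbb C\setminus\theta^{-1}(V)\to\mathbb C\setminus V$ is a covering of domains. For $b\notin V$, the monodromy group on $\theta^{-1}(b)$ is transitive and is generated by three permutations $\sigma_1,\sigma_2,\sigma_3$, each of which fixes one of the three $\tau\mathbb Z$-orbits pointwise and interchanges the other two as sets.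
\end{lemma}

\begin{proof}
The set $\theta^{-1}(V)$ is closed and discrete, so its complement is a domain. Let $w\notin V$. Choose disjoint neighborhoods $N_1,N_2,N_3\subset\mathbb C^*$ of the three points of $U^{-1}(w)$ on which $U$ is injective, and a disc $D$ about $w$ contained in $(\mathbb C\setminus V)\cap\bigcap_iU(N_i)$. Each point of $D$ has one preimage in each $N_i$ and, as $\deg U=3$, no others. So $U^{-1}(D)$ is the disjoint union of three sets $D_i\subset N_i$ mapped biholomorphically onto $D$. Each $D_i$ is a simply connected subset of $\mathbb C^*$ and carries a branch of the logarithm, so its preimage under $e^{cz}$ is a disjoint union of $\tau\mathbb Z$-translates of a set mapped biholomorphically onto $D_i$. Hence $D$ is evenly covered by $\theta$, and transitivity follows from Section~\ref{sec:tools}.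

By Lemma~\ref{lem:block}(b), $U^{-1}(v_j)$ consists of a point of local degree $2$ and a point of local degree $1$. Near the first there is a coordinate $t$ with $U=v_j+t^2$. For small $\varepsilon$ let $D=\{|w-v_j|<\varepsilon^2\}$, let $A=\{|t|<\varepsilon\}$, and let $A'$ be a neighborhood of the second point mapped biholomorphically onto $D$. Counting preimages gives $U^{-1}(D)=A\cup A'$. Both sets are simply connected and lie in $\mathbb C^*$, so as before their preimages under $e^{cz}$ are disjoint unions of translates $\tilde A+m\tau$ and $\tilde A'+m\tau$ of biholomorphic copies. Let $C_j\subset D$ be a circle about $v_j$ based at $b_j$. One of the three orbits in $\theta^{-1}(b_j)$ lies in $\bigcup_m(\tilde A'+m\tau)$. The lifts of $C_j$ from its points are closed, since $\theta$ maps $\tilde A'+m\tau$ biholomorphically onto $D$. Each $\tilde A+m\tau$ contains one point of each of the other two orbits, and the lift of $C_j$ is a half turn in the coordinate $t$ from one of these points to the other.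

Let $\sigma_j$ be the transport along $\gamma_jC_j\gamma_j^{-1}$. The transport along $\gamma_j$ is a bijection $\theta^{-1}(b)\to\theta^{-1}(b_j)$ that commutes with $x\mapsto x+\tau$, so it carries orbits to orbits, and it conjugates $\sigma_j$ to the transport along $C_j$.
\end{proof}

\begin{lemma}\label{lem:comb}
Let a set $\Phi$ be the disjoint union of nonempty sets $P,Q,R$. Let $G$ be a transitive group of permutations of $\Phi$, generated by elements $\sigma_j$ each of which fixes one of $P,Q,R$ pointwise and interchanges the other two as sets. Let $\sim$ be an equivalence relation on $\Phi$ such that $x\sim y$ implies $\sigma x\sim\sigma y$ for all $\sigma\in G$. If some class meets two of the sets $P,Q,R$, then $\Phi$ is a single class.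
\end{lemma}

\begin{proof}
Applying the hypothesis to $\sigma$ and $\sigma^{-1}$, we see that $G$ permutes the classes. Let $x\sim y$ with, say, $x\in P$ and $y\in Q$, and let $B$ be their class. By transitivity some $\sigma_j$ does not preserve $R$. If $\sigma_j$ interchanges $R$ and $Q$, it fixes $x$, and $x=\sigma_jx\sim\sigma_jy\in R$. If it interchanges $R$ and $P$, it fixes $y$, and $y=\sigma_jy\sim\sigma_jx\in R$. So $B$ meets $P$, $Q$ and $R$. Then every generator fixes a point of $B$, and hence maps the class $B$ onto itself. Thus $B$ is $G$-invariant, and $B=\Phi$ by transitivity.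
\end{proof}

It matters that one set is fixed \emph{pointwise} and not merely preserved. In Lemma~\ref{lem:mono} this came from the fact that $A'$ is simply connected in $\mathbb C^*$, so that the lift of $C_j$ in $A'$ does not wind around $0$.

\section{Right factors of $\varphi\circ\theta_c$}\label{sec:step}

We keep $c,\tau,\theta,U,V$ as above. For an entire function $\varphi$ consider the separation condition
\begin{quote}
\textbf{(S)}\quad $\varphi(v_1),\varphi(v_2),\varphi(v_3)$ are distinct, and none of them is a critical value of $\varphi$.
\end{quote}

\begin{proposition}\label{prop:step}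
Let $\varphi$ be a transcendental entire function satisfying \textup{(S)}, and let $\varphi\circ\theta=f\circ h$ with $f$ meromorphic and $h$ entire. Then either $h$ is linear, or $h=k\circ\theta$ with $k$ entire and $\varphi=f\circ k$.
\end{proposition}

\begin{example}\label{ex:exp}
Take $c=1$ and $\varphi=\exp$, which has no critical values. The points of $V$ have real parts $1,-\frac18,-\frac18$, and the last two differ by $\frac{3\sqrt3}4i\notin2\pi i\mathbb Z$, so (S) holds. Hence every nonlinear entire right factor of $e^{\theta_1(z)}$ has the form $k\circ\theta_1$: the block $\theta_1$ cannot be cut. The unshielded factor $\exp$ still gives the prime factor $z^2$ through $e^{\theta_1}=z^2\circ e^{\theta_1/2}$.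
\end{example}

For the proof put $\Lambda=\varphi\circ\theta=f\circ h$. This function is nonconstant, so $f$ and $h$ are too. Call $b\in\mathbb C$ \emph{good} if $b\notin V$ and $\varphi'(b)\ne0$. By (S), $\varphi'(v_i)\neq0$; so $\varphi$ is injective near $v_i$, and all points of a small punctured disc about $v_i$ are good.

As in Example~\ref{ex:cos}, we study the partition of a fiber of $\theta$ by the values of $h$. Here $h$ is not assumed to be a right factor of $\theta$, so invariance under monodromy needs a proof. Over a good point, a coincidence $h(x)=h(y)$ cannot be accidental.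

\begin{lemma}\label{lem:inv}
Let $b$ be good, let $x,y\in\theta^{-1}(b)$ with $h(x)=h(y)$, and let $\gamma$ be a path in $\mathbb C\setminus V$ starting at $b$. Then the endpoints $x',y'$ of the lifts of $\gamma$ from $x$ and $y$ satisfy $h(x')=h(y')$.
\end{lemma}

\begin{proof}
Let $\alpha,\beta$ be the branches of $\theta^{-1}$ near $b$ with $\alpha(b)=x$, $\beta(b)=y$. Since $\Lambda'(x)=\varphi'(b)\theta'(x)\ne0$, we have $\deg_x\Lambda=1$, so $f$ has local degree $1$ at $h(x)=h(y)$ and is injective near that point. For $w$ near $b$,
\[
f(h(\alpha(w)))=\varphi(w)=f(h(\beta(w))),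
\]
and therefore $h\circ\alpha=h\circ\beta$ near $b$. Subdivide $\gamma$ into arcs $\gamma_0,\dots,\gamma_l$ lying in evenly covered discs $D_0,\dots,D_l$, and let $\alpha_i,\beta_i$ be the branches of $\theta^{-1}$ on $D_i$ that produce the two lifts of $\gamma_i$. Near the common endpoint of $\gamma_{i-1}$ and $\gamma_i$ we have $\alpha_i=\alpha_{i-1}$ and $\beta_i=\beta_{i-1}$. By induction and the identity theorem, $h\circ\alpha_i=h\circ\beta_i$ on $D_i$ for all $i$. Evaluate at the endpoint of $\gamma$.
\end{proof}

Lemma~\ref{lem:inv} says nothing about points $x,y$ with $h(x)=h(y)$ in \emph{different} fibers of $\theta$, and these may exist, since $h(x)=h(y)$ only gives $\varphi(\theta(x))=\varphi(\theta(y))$. Condition (S) controls them at the critical points of $\theta$.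

\begin{lemma}\label{lem:crit}
Let $\xi$ be a critical point of $\theta$. Then $\deg_\xi\Lambda=2$. If $\Lambda'(y)=0$ and $\Lambda(y)=\Lambda(\xi)$, then $y\in\xi+\tau\mathbb Z$.
\end{lemma}

\begin{proof}
Let $\theta(\xi)=v_i$. Then $\deg_\xi\Lambda=\deg_{v_i}\varphi\cdot\deg_\xi\theta=1\cdot2$. For $y$ as in the statement, $\varphi(\theta(y))=\varphi(v_i)$ is not a critical value of $\varphi$, so $\varphi'(\theta(y))\ne0$, and $\Lambda'(y)=0$ forces $\theta'(y)=0$. Thus $\theta(y)=v_j$ for some $j$, and $\varphi(v_j)=\varphi(v_i)$ gives $j=i$. Lemma~\ref{lem:block}(b) gives $y\in\xi+\tau\mathbb Z$.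
\end{proof}

\begin{proof}[Proof of Proposition~\ref{prop:step}]
\emph{Case I: there are a good $b$ and $x,y\in\theta^{-1}(b)$ with $h(x)=h(y)$ and $x-y\notin\tau\mathbb Z$.} By Lemma~\ref{lem:inv} applied to loops, the relation $h(x)=h(y)$ on $\Phi=\theta^{-1}(b)$ is invariant under the monodromy group. By Lemmas~\ref{lem:mono} and~\ref{lem:comb}, $h$ is constant on $\Phi$. For any $b'\notin V$, transport along a path from $b$ to $b'$ maps $\Phi$ onto $\theta^{-1}(b')$, so by Lemma~\ref{lem:inv} $h$ is constant on $\theta^{-1}(b')$. Hence there is $k\colon\mathbb C\setminus V\to\mathbb C$ with $h=k\circ\theta$ off $\theta^{-1}(V)$, and $k$ is holomorphic because locally $k=h\circ\alpha$ with a branch $\alpha$ of $\theta^{-1}$. If $K$ is a closed disc about a point of $\theta^{-1}(v_i)$, then $\theta(K)$ is a neighborhood of $v_i$ and $k(\theta(K)\setminus V)\subset h(K)$ is bounded. So $k$ extends to an entire function, and $h=k\circ\theta$ everywhere. From $\varphi\circ\theta=f\circ k\circ\theta$ and $\theta(\mathbb C)=\mathbb C$ we get $\varphi=f\circ k$.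

\medskip
\emph{Case II: for every good $b$ and all $x,y\in\theta^{-1}(b)$, $h(x)=h(y)$ implies $x-y\in\tau\mathbb Z$.} We show that $h$ is linear. The plan is to find values that $h$ takes very rarely and to apply Picard's theorem; the values of $h$ at critical points of $\theta$ serve. Let $\xi$ be any critical point of $\theta$, with $\theta(\xi)=v_i$. The local degree $2$ of $\Lambda=f\circ h$ at $\xi$ is carried either by $h$ or by $f$.

(i) \emph{$h'(\xi)\ne0$.} Otherwise $\deg_\xi h=2$ and $f$ is injective near $h(\xi)$. As $\deg_\xi\theta=2$, there are $x\ne y$ arbitrarily close to $\xi$ with $\theta(x)=\theta(y)\neq v_i$, and this common value is good. Then $f(h(x))=\Lambda(x)=\Lambda(y)=f(h(y))$, hence $h(x)=h(y)$, while $0<|x-y|<|\tau|$. This contradicts the assumption of Case II.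

(ii) \emph{If $h(y)=h(\xi)$, then $y\in\xi+\tau\mathbb Z$ and $h'(y)\neq0$.} By (i), $f$ has local degree $2$ at $h(\xi)$, where its value $\Lambda(\xi)$ is finite, so $f'(h(\xi))=0$. Then $\Lambda(y)=\Lambda(\xi)$ and $\Lambda'(y)=f'(h(\xi))h'(y)=0$. By Lemma~\ref{lem:crit}, $y\in\xi+\tau\mathbb Z$. So $y$ is a critical point of $\theta$ and (i) applies to it.

(iii) \emph{If $m\in\mathbb Z$ and $h(\xi+m\tau)=h(\xi)$, then $h(z+m\tau)=h(z)$ for all $z$.} By (i), $h$ has a local inverse near $\xi+m\tau$; composing it with $h$ gives a holomorphic map $\psi$ near $\xi$ with $\psi(\xi)=\xi+m\tau$ and $h\circ\psi=h$. Applying $f$, we get $\varphi(\theta(\psi(x)))=\varphi(\theta(x))$. Both arguments of $\varphi$ are near $v_i$, where $\varphi$ is injective, so $\theta\circ\psi=\theta$. For $x\ne\xi$ near $\xi$ the point $\theta(x)$ is good, so $\psi(x)-x\in\tau\mathbb Z$ by the assumption of Case II, and $\psi(x)-x=m\tau$ by continuity. Thus $h(x+m\tau)=h(x)$ near $\xi$, hence everywhere.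

Let $\xi_1,\xi_2,\xi_3$ be critical points of $\theta$ over $v_1,v_2,v_3$. The integers $m$ with $h(z+m\tau)\equiv h(z)$ form a subgroup of $\mathbb Z$.

\emph{The subgroup is trivial.} By (ii) and (iii), $h$ takes the value $h(\xi_i)$ only at $\xi_i$, with local degree $1$. In particular the three values are distinct and each is taken once, so $h$ is a polynomial by Picard's theorem. A polynomial that takes some finite value exactly once with local degree $1$ is linear.

\emph{The subgroup is $M\mathbb Z$ with $M\ge1$.} We derive a contradiction. The fibers of $z\mapsto e^{cz/M}$ are the classes modulo $M\tau\mathbb Z$, so $h(z)=H(e^{cz/M})$ with $H$ holomorphic and nonconstant on $\mathbb C^*$. Put $p_i=e^{c\xi_i/M}$. These points are distinct, since the $p_i^M$ are the three critical points of $U$. If $H(e^{cy/M})=H(p_i)$, then $h(y)=h(\xi_i)$, so $y=\xi_i+m\tau$ by (ii), $M\mid m$ by (iii), and $e^{cy/M}=p_i$. Thus on $\mathbb C^*$ the value $H(p_i)$ is taken only at $p_i$, and with local degree $1$ because $h'(\xi_i)\ne0$. The three values $H(p_i)$ are therefore distinct and taken once each, so by Picard's theorem neither $0$ nor $\infty$ is an essential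 singularity, and $H$ is rational. One of the three values differs from $H(0)$ and $H(\infty)$. It is taken on $\widehat{\mathbb C}$ exactly once with local degree $1$, so $\deg H=1$. The pole of $H$ is at $\infty$ or at $0$, hence $H(s)=As^\varepsilon+B$ with $A\ne0$ and $\varepsilon=\pm1$. With $t=e^{\varepsilon cz/M}$, which runs through $\mathbb C^*$, we have $h(z)=At+B$ and $e^{cz}=t^{\varepsilon M}$, so $f\circ h=\varphi\circ\theta$ reads
\[
f(At+B)=\varphi\bigl(U(t^{\varepsilon M})\bigr)\qquad(t\in\mathbb C^*).
\]
The left side is meromorphic at $t=0$. On the right, $t\mapsto U(t^{\varepsilon M})$ has a pole at $0$ for either sign of $\varepsilon$, because $U$ has poles at both $0$ and $\infty$. This contradicts Lemma~\ref{lem:ess}.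
\end{proof}

\begin{remark}\label{rem:hyp}
Condition (S) enters only in Case II. The transcendence of $\varphi$ and the two poles of $U$ enter only in the last line, and there they are needed. The function $\varphi=\mathrm{id}$ satisfies (S), but $\theta=U(t^M)\circ e^{cz/M}$ is a factorization whose right factor is not linear and not of the form $k\circ\theta$, since it separates the three orbits in a fiber. If $U$ were replaced by a polynomial in $\zeta$ or in $\zeta^{-1}$, then $e^{cz}$ or $e^{-cz}$ would be a right factor of $\varphi(U(e^{cz}))$ for every entire $\varphi$.
\end{remark}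

\section{The infinite composition}\label{sec:construction}

For $0\le n\le m$ write $g_{n,m}=u_m\circ\dots\circ u_{n+1}$, with $g_{n,n}=\mathrm{id}$, so that $g_m=g_{0,m}$. We need three things from the sequence $c_n$: the limits $f_n=\lim_mg_{n,m}$ must exist; $f_n$ must satisfy (S) with respect to $u_n$; and, to handle right factors that contain every block, $f_n$ must be injective on the image under $g_n$ of a disc that grows with $n$. All three follow if $u_k$ is very close to the identity on a disc that contains everything produced by $u_1,\dots,u_{k-1}$.

Put $r_0=1$ and, inductively for $k\ge1$,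
\begin{equation}\label{eq:rec}
s_k=k+r_{k-1}+\max_{0\le n\le k-1}\ \max_{|z|\le k}|g_{n,k-1}(z)|,\qquad r_k=100\cdot2^ks_k^2,\qquad c_k=\frac1{r_k},
\end{equation}
and $u_k=\theta_{c_k}$. Only $u_1,\dots,u_{k-1}$ enter the definition of $s_k$. The maximum makes the disc of radius $s_k$ contain the images of the disc $|z|\le k$; the term $r_{k-1}$ makes it contain the critical values of $u_{k-1}$, which have modulus at most $1/c_{k-1}=r_{k-1}$. We have $k\le s_k\le r_k<s_{k+1}$, so $c_k\downarrow0$. Let
\[
\Delta_m=\{z:|z|\le s_{m+1}-1\}\qquad(m\ge0).
\]
By \eqref{eq:rec} with $k=m+1$,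
\begin{equation}\label{eq:trap}
g_{n,m}(z)\in\Delta_m\qquad\text{whenever } n\le m \text{ and } |z|\le m+1 .
\end{equation}

\begin{lemma}\label{lem:tail}
For every $n\ge0$ the sequence $g_{n,m}$ converges locally uniformly on $\mathbb C$, as $m\to\infty$, to an entire function $f_n$, and $f_n=f_m\circ g_{n,m}$ for $m\ge n$. Moreover
\begin{equation}\label{eq:near}
|f_n(z)-z|\le0.08\cdot2^{-n}\qquad\text{for }|z|\le s_{n+1}.
\end{equation}
\end{lemma}

\begin{proof}
First let $|z|\le s_{n+1}$, and put $z_k=g_{n,k}(z)$ for $k\geq n$. We claim that $|z_k-z_{k-1}|\le0.08\cdot2^{-k}$ for all $k>n$. Assume this for all indices between $n+1$ and $k-1$. Then $|z_{k-1}|\le s_{n+1}+0.08\le2s_{n+1}\le2s_k$, so $c_k|z_{k-1}|\le2s_k/r_k\le1$, and Lemma~\ref{lem:block}(c) gives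
\[
|z_k-z_{k-1}|\le2c_k\cdot4s_k^2=0.08\cdot2^{-k}.
\]
Summing over $k>n$, we see that $g_{n,m}$ converges uniformly on $|z|\le s_{n+1}$ to a limit satisfying \eqref{eq:near}.

Given $\rho>0$, take $l\ge n$ with $l+1\ge\rho$. By \eqref{eq:trap}, $g_{n,l}$ maps the disc $|z|\le\rho$ into $\Delta_l$, where $g_{l,m}$ converges uniformly by the first part. So $g_{n,m}=g_{l,m}\circ g_{n,l}$ converges uniformly on $|z|\le\rho$. The identity $f_n=f_m\circ g_{n,m}$ follows by letting $l\to\infty$ in $g_{n,l}=g_{m,l}\circ g_{n,m}$.
\end{proof}

\begin{lemma}\label{lem:univ}
On $\Delta_n$ the function $f_n$ is injective and $f_n'\ne0$. Each $f_n$ is transcendental.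
\end{lemma}

\begin{proof}
For $z\in\Delta_n$ the disc of radius $1$ about $z$ lies in the disc of radius $s_{n+1}$ about $0$, so \eqref{eq:near} and Cauchy's estimate give $|f_n'(z)-1|\le0.08$. For $a\ne b$ in the convex set $\Delta_n$,
\[
\operatorname{Re}\frac{f_n(b)-f_n(a)}{b-a}=\int_0^1\operatorname{Re}f_n'(a+t(b-a))\,dt>0 .
\]
So $f_n$ is injective there, in particular nonconstant. Since $f_n=f_{n+1}\circ u_{n+1}$ is also periodic, it is not a polynomial.
\end{proof}

Put $F=f_0$. Lemmas~\ref{lem:tail} and~\ref{lem:univ} prove the first assertion of Theorem~\ref{thm:main}. To verify (S) we locate all critical values of all $f_n$. Let $v_{n,1},v_{n,2},v_{n,3}$ be the critical values of $u_n$ and put $w_{n,i}=f_n(v_{n,i})$.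

\begin{lemma}\label{lem:sep}
\begin{enumerate}
\item[(a)] The numbers $w_{n,i}$ $(n\ge1,\ i=1,2,3)$ are pairwise distinct.
\item[(b)] Every critical value of $f_n$ equals $w_{m,i}$ for some $m>n$ and some $i$.
\item[(c)] For $n\ge1$, $\varphi=f_n$ satisfies \textup{(S)} for $c=c_n$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) By Lemma~\ref{lem:block}(b), $\frac{\sqrt7}4r_n\le|v_{n,i}|\le r_n<s_{n+1}$, so $|w_{n,i}-v_{n,i}|\le0.08$ by \eqref{eq:near}. For $i\ne j$ we have $|v_{n,i}-v_{n,j}|=\frac{3\sqrt3}4r_n>1$, so $w_{n,i}\ne w_{n,j}$. For $n<m$ we have $r_m\ge100s_m^2\ge100r_n^2$, and since $r_n\ge1$,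
\[
|w_{m,j}|\ge\tfrac{\sqrt7}4\cdot100\,r_n^2-0.08>r_n+0.08\ge|w_{n,i}| .
\]

(b) Let $f_n'(y)=0$ and take $l\ge n$ with $l+1\ge|y|$. By \eqref{eq:trap} and Lemma~\ref{lem:univ}, $f_l'(g_{n,l}(y))\neq0$. As $f_n=f_l\circ g_{n,l}$, we get $g_{n,l}'(y)=0$, and by the chain rule $u_m'(g_{n,m-1}(y))=0$ for some $m$ with $n<m\le l$. Then $g_{n,m}(y)=v_{m,i}$ for some $i$, and $f_n(y)=f_m(v_{m,i})=w_{m,i}$.

(c) The values $f_n(v_{n,i})=w_{n,i}$ are distinct by (a), and by (a) and (b) none is a critical value of $f_n$.
\end{proof}

\section{All factorizations of $F$}\label{sec:fact}

\begin{proof}[Proof of Theorem~\ref{thm:main}(a)]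
\emph{Entire right factor.} Let $F=f\circ h$ with $f$ meromorphic and $h$ entire. We peel the blocks off $h$ one at a time. Put $k_0=h$, so that $h=k_0\circ g_0$ and $f_0=f\circ k_0$. Suppose that $k_n$ is entire with $h=k_n\circ g_n$ and $f_n=f\circ k_n$. Since $f_n=f_{n+1}\circ u_{n+1}$, Lemmas~\ref{lem:univ} and~\ref{lem:sep}(c) allow us to apply Proposition~\ref{prop:step} with $\varphi=f_{n+1}$ and $c=c_{n+1}$. Either $k_n$ is linear, or $k_n=k_{n+1}\circ u_{n+1}$ with $k_{n+1}$ entire and $f_{n+1}=f\circ k_{n+1}$; in the second case $h=k_{n+1}\circ g_{n+1}$ and we continue.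

If the process stops at stage $n$, then $L=k_n$ is linear, $h=L\circ g_n$ and $f=f_n\circ L^{-1}$.

If it never stops, $h$ identifies every pair of points that $F$ identifies. Indeed, let $F(x)=F(y)$ and take $n$ with $n+1\ge\max(|x|,|y|)$. By \eqref{eq:trap}, $g_n(x)$ and $g_n(y)$ lie in $\Delta_n$, where $f_n$ is injective. From $f_n(g_n(x))=f_n(g_n(y))$ we get $g_n(x)=g_n(y)$, hence $h(x)=k_n(g_n(x))=h(y)$. This says that $f(h(x))=f(h(y))$ implies $h(x)=h(y)$, that is, $f$ is injective on $h(\mathbb C)$, which is $\mathbb C$ minus at most one point. By Lemma~\ref{lem:inj}, $f$ is bilinear.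

\emph{Rational left factor.} It remains to treat $F=f\circ h$ with $f$ rational and $h$ meromorphic. We show that $\deg f=1$. Suppose $\deg f\ge2$ and pick $p\in\widehat{\mathbb C}$ with $f(p)=\infty$. Since $F$ is entire, $h$ omits $p$. Let $\mu$ be bilinear with $\mu(p)=\infty$. Then $\mu\circ h$ is entire and $F=(f\circ\mu^{-1})\circ(\mu\circ h)$. By the first part, $f\circ\mu^{-1}$ is bilinear or equals the transcendental function $f_n\circ L^{-1}$. Both are impossible for a rational function of degree at least $2$.
\end{proof}

\section{Admissible factorizations and the absence of primes}\label{sec:noprime}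

Part (a) describes each splitting of an admissible factorization separately. Comparing consecutive splittings shows that, up to linear maps, an admissible factorization groups the infinite word $\cdots\circ u_2\circ u_1$ into consecutive segments.

\begin{proposition}\label{prop:adm}
Let $F=F_1\circ\dots\circ F_N$ be an admissible factorization. Then there are integers $n_1>n_2>\dots>n_N=0$ and linear maps $L_1,\dots,L_{N-1}$, $L_N=\mathrm{id}$, such that
\[
F_1=f_{n_1}\circ L_1^{-1},\qquad F_k=L_{k-1}\circ g_{n_k,n_{k-1}}\circ L_k^{-1}\quad(2\le k\le N).
\]
\end{proposition}

\begin{proof}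
For $1\le k\le N-1$ let $P_k$ and $Q_k$ be the meromorphic functions given by $F_1\circ\dots\circ F_k$ and $F_{k+1}\circ\dots\circ F_N$. By admissibility, $F=P_k\circ Q_k$ is a factorization.

\emph{$P_k$ is not bilinear.} For $k=1$ this is part of Definition~\ref{def:admissible}. Let $k\geq2$, and let $E$ be a countable set outside which $P_k(z)=F_1(\cdots F_{k-1}(F_k(z)))$ with finite intermediate values. By Lemma~\ref{lem:inj}, $F_k(a)=F_k(b)$ for some $a\ne b$. Take disjoint open discs $D_a,D_b$ about these points. Then $F_k(D_a)\cap F_k(D_b)$ is open and nonempty, hence uncountable, so it contains a point $w\notin F_k(E)$. Preimages $a'\in D_a$ and $b'\in D_b$ of $w$ lie outside $E$, so $P_k(a')=P_k(b')$ with $a'\ne b'$, and $P_k$ is not injective.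

By Theorem~\ref{thm:main}(a), $P_k=f_{n_k}\circ L_k^{-1}$ and $Q_k=L_k\circ g_{n_k}$ with $n_k\ge0$ and $L_k$ linear. For $k=1$ this is the formula for $F_1=P_1$. Put $n_N=0$, $L_N=\mathrm{id}$, $Q_N=\mathrm{id}$, and let $2\le k\le N$. Since $Q_k$ is entire, $F_k\circ Q_k$ is meromorphic, and it agrees with $Q_{k-1}$ outside a countable set, hence everywhere:
\begin{equation}\label{eq:link}
F_k\circ L_k\circ g_{n_k}=L_{k-1}\circ g_{n_{k-1}} .
\end{equation}
Every $g_n$ maps $\mathbb C$ onto $\mathbb C$ by Lemma~\ref{lem:block}(a), so it can be canceled on the right. Suppose $n_{k-1}\le n_k$. Canceling $g_{n_{k-1}}$ in \eqref{eq:link} gives $F_k\circ L_k\circ g_{n_{k-1},n_k}=L_{k-1}$, so $g_{n_{k-1},n_k}$ is injective. If $n_{k-1}<n_k$, this function is periodic, because its rightmost factor is. So $n_{k-1}=n_k$ and $F_k=L_{k-1}\circ L_k^{-1}$ is linear, contrary to Definition~\ref{def:admissible}. Hence $n_{k-1}>n_k$, and canceling $g_{n_k}$ in \eqref{eq:link} gives the formula for $F_k$.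
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}(b)]
The function $F$ is not prime, since $F=f_1\circ u_1$ with $f_1$ transcendental and $u_1$ periodic, hence not linear. Let $F=F_1\circ\dots\circ F_N$ be admissible, with the notation of Proposition~\ref{prop:adm}. The leftmost factor is an infinite tail, and one more block splits off:
\[
F_1=f_{n_1+1}\circ\bigl(u_{n_1+1}\circ L_1^{-1}\bigr).
\]
The left factor is transcendental and the right factor is entire and not linear, so $F_1$ is not prime. For $2\le k\le N$ the factor $F_k$ is a finite segment, possibly a single block. Taken by itself, its leftmost block is unshielded: with $m=n_{k-1}>n_k$,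
\[
F_k=\bigl(L_{k-1}\circ U_{c_m}\bigr)\circ\bigl(e^{c_mz}\circ g_{n_k,m-1}\circ L_k^{-1}\bigr).
\]
The left factor is rational of degree $3$. The right factor is a nonconstant entire function without zeros, hence transcendental. Neither is bilinear, so $F_k$ is not prime. Thus $F$ is not prime and no prime occurs in any admissible factorization of $F$.
\end{proof}
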